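\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Mapping a set of positive length on a line onto the ternary Cantor set by a homeomorphism of exponentially integrable distortion}


\begin{abstract}
We construct a homeomorphism $f$ of the plane, of finite distortion $K_f$, that maps the segment $[0,1]$ onto itself and a compact subset of $[0,1]$ of length arbitrarily close to $1$ onto the ternary Cantor set, with $\exp(\lambda K_f)$ locally integrable for every $\lambda>0$. In fact $\exp(\exp(\mu\sqrt{K_f}))$ is locally integrable for some $\mu>0$. In the other direction, local integrability of $\exp(\exp(\mu K_f))$ with $\mu$ large excludes such maps.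
\end{abstract}

\section{The question and the answer}

\subsection{The question}

Let $\Omega\subset\mathbb R^2$ be a domain. A mapping $f\colon\Omega\to\mathbb R^2$ is a \emph{mapping of finite distortion} if $f\in W^{1,1}_{\rm loc}(\Omega,\mathbb R^2)$, its Jacobian satisfies $J_f\in L^1_{\rm loc}(\Omega)$ and $J_f\ge0$ a.e., and there is a measurable $K\colon\Omega\to[1,\infty)$ with
\[
|Df(x)|^2\le K(x)\,J_f(x)\qquad\text{for a.e. }x\in\Omega ,
\]
where $|\cdot|$ is the operator norm. Its distortion is $K_f=|Df|^2/J_f$ where $J_f>0$ and $K_f=1$ elsewhere. Where $J_f>0$, the number $K_f(x)$ is the ratio of the largest to the smallest stretching of $Df(x)$. The map has \emph{locally exponentially integrable distortion} if $\exp(\lambda K_f)\in L^1_{\rm loc}(\Omega)$ for some $\lambda>0$.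

Let $C\subset[0,1]$ be the middle-thirds Cantor set. We identify $\mathbb R$ with $\mathbb R\times\{0\}\subset\mathbb R^2$; a \emph{copy} of $C$ is its image under a similarity of $\mathbb R^2$, and $\mathcal H^1$ is one-dimensional Hausdorff measure. The following question was posed as a model problem for understanding the images of smaller null sets.

\begin{quote}
\emph{Is there a homeomorphism $f\colon\mathbb R^2\to\mathbb R^2$ of locally exponentially integrable distortion that maps a line segment $L$ onto a line segment and a set $E\subset L$ with $\mathcal H^1(E)>0$ onto a copy of $C$?}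
\end{quote}

On the line alone there is nothing to ask: match, in order, the gaps of a Cantor set of positive length with the gaps of $C$. The question is whether such a map of the line extends to the plane with controlled distortion. The obstacle is that $C$ has holes of comparable relative size at every place and every scale. If $K_f$ is bounded, these holes pull back to holes of $E$ of comparable relative size, and $E$ must be null (a special case of Theorem~\ref{thm:no} below). If $K_f$ is unbounded, the holes of $E$ may become relatively thinner at finer scales. Suppose that at generation $n$ of the construction a proportion comparable to $w_n$ is removed from the source, while a fixed proportion is removed from the target. Then $E$ has positive length exactly when $\sum w_n<\infty$. So there are two things to compare: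
\begin{itemize}
\item the \emph{price}: the distortion needed to open a gap of relative width $w$ to a gap of relative width comparable to $1$;
\item the \emph{budget}: at scale $2^{-n}$ the action takes place near the line, in a set of area about $2^{-n}$.
\end{itemize}

If the price is $c/w$, as it is when the rectangle $[0,w]\times[0,1]$ is stretched affinely onto $[0,c]\times[0,1]$ with $w<c$, then exponential integrability is just missed. Indeed, if $2^{-n}\exp(\lambda c/w_n)$ is bounded, then $w_n\ge\lambda c/(n\log2+\mathrm{const})$, and $\sum w_n=\infty$. But a gap may be opened in a subtler way, using all scales between its width and the size of its neighbors. We shall see that a price of a constant times $\log^2(1/w)$ suffices. With $w_n$ comparable to $n^{-2}$ the price is then of order $\log^2n$, and $2^{-n}\exp(\lambda\log^2n)$ is summable for every $\lambda$. So the answer is \emph{yes}, with room to spare.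

\subsection{Results}

For $0<t<\frac12$ let $C_t\subset[0,1]$ be the self-similar Cantor set of the two maps $x\mapsto tx$ and $x\mapsto tx+1-t$, so $C_{1/3}=C$. For an interval $I=[a,b]$ with midpoint $c$ and length $|I|=b-a$ let
\[
\Delta(I)=\{(x,y):|x-c|+|y|<|I|/2\},
\]
the open diamond with horizontal diagonal $I$; its area is $\frac12|I|^2$. Let $I_0=[0,1]$.

\begin{theorem}\label{thm:yes}
Let $0<t<\frac12$ and $0<\delta<1$. There are a homeomorphism $f\colon\mathbb R^2\to\mathbb R^2$ of finite distortion and a compact set $E\subset[0,1]$ such that $f=\mathrm{id}$ off $\Delta(I_0)$, $f(\mathbb R)=\mathbb R$, $f([0,1])=[0,1]$,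
\[
\mathcal H^1(E)>1-\delta,\qquad f(E)=C_t,
\]
and, for some $\mu=\mu(t)>0$,
\[
\exp\bigl(\exp(\mu\sqrt{K_f})\bigr)\in L^1_{\rm loc}(\mathbb R^2).
\]
In particular $\exp(\lambda K_f^p)\in L^1_{\rm loc}(\mathbb R^2)$ for all $\lambda,p>0$.
\end{theorem}

With $t=\frac13$ and $L=[0,1]$ this answers the question affirmatively. Since $C_t$ has Hausdorff dimension $\log2/\log(1/t)$, the target may even have arbitrarily small dimension.

For the converse, call a subset $P$ of a segment $L'$ \emph{$\eta$-porous in $L'$} if every nondegenerate interval $I'\subset L'$ contains an open interval $H'\subset I'\setminus P$ with $|H'|\ge\eta|I'|$.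

\begin{theorem}\label{thm:no}
Let $0<\eta<1$ and
\[
\mu\ge\mu_0(\eta):=\frac{3\pi^2}{2\log2\,\log\frac1{1-\eta}} .
\]
Let $f\colon\mathbb R^2\to\mathbb R^2$ be a homeomorphism of finite distortion with $\exp(\exp(\mu K_f))\in L^1_{\rm loc}(\mathbb R^2)$, mapping a segment $L$ onto a segment $L'$. If $P\subset L'$ is $\eta$-porous in $L'$, then $\mathcal H^1(L\cap f^{-1}(P))=0$.

Every copy of $C$ in $L'$ is $\frac1{18}$-porous in $L'$. Hence for $\mu\ge\mu_0(\frac1{18})$ no such $f$ maps a set of positive length in $L$ onto a copy of $C$ in $L'$.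
\end{theorem}

Between $\exp\exp(\mu\sqrt K)$ with $\mu$ small and $\exp\exp(\mu K)$ with $\mu$ large there is a gap that we do not close. In terms of prices, the construction for Theorem~\ref{thm:yes} opens a gap of relative width $w$ with distortion at most a constant times $\log^2(1/w)$. The capacity estimate behind Theorem~\ref{thm:no} shows that the average of $K_f$ over some annulus around the gap must be at least of order $\log(1/w)$.

Sections~\ref{sec:gap}--\ref{sec:iter} prove Theorem~\ref{thm:yes}: we open one gap, then build one generation of the construction, then iterate. Section~\ref{sec:no} proves Theorem~\ref{thm:no} and can be read independently after Section~\ref{sec:prelim}.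

\section{Conventions and tools}\label{sec:prelim}

\textbf{Distortion of matrices.} For an invertible $2\times2$ matrix $D$ put
\[
K(D)=\frac{|D|^2}{|\det D|}\le\frac{\|D\|_{HS}^2}{|\det D|},
\]
where $\|D\|_{HS}^2$ is the sum of the squares of the entries. $K$ is submultiplicative. In dimension two $|D^{-1}|=|D|/|\det D|$, so $K(D^{-1})=K(D)$. Similarities have $K=1$. For a local $C^1$ diffeomorphism $F$, possibly orientation reversing, we write $K_F=K(DF)$. For planar vectors, $a\times b=a_1b_2-a_2b_1$.

\medskip
\textbf{Sobolev functions on lines.} A continuous function on an open set belongs to $W^{1,1}_{\rm loc}$ if and only if it is locally absolutely continuous on almost every line parallel to a coordinate axis and its classical partial derivatives, which then exist a.e., are locally integrable. The classical partial derivatives then represent the weak ones.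

\medskip
\textbf{Area formula.} Let $F\colon U\to\mathbb R^2$ be continuous and injective on an open set $U$, and let $B\subset U$ be a measurable set at each point of which $F$ is differentiable. Then $B$ is a countable union of measurable sets on which $F$ is Lipschitz, and
\begin{equation}\label{eq:area}
\int_B\zeta(F)\,|J_F|=\int_{F(B)}\zeta\qquad\text{for Borel }\zeta\ge0 .
\end{equation}

\medskip
We also need two elementary facts on maps defined piecewise.

\begin{lemma}[Gluing]\label{lem:glue}
Let $P_1,\dots,P_r$ and $P_1',\dots,P_r'$ be compact sets in the plane and $\Phi_i\colon P_i\to P_i'$ homeomorphisms such that, for $i\ne j$, $\Phi_i=\Phi_j$ on $P_i\cap P_j$ and $\Phi_i(P_i\cap P_j)=P_i'\cap P_j'$. Then the $\Phi_i$ define a homeomorphism $\Phi\colon\bigcup P_i\to\bigcup P_i'$.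
\end{lemma}
\begin{proof}
$\Phi$ is well defined, continuous and onto. If $x\in P_i$, $y\in P_j$ and $\Phi(x)=\Phi(y)=p$, then $p\in P_i'\cap P_j'$, so $p=\Phi(z)$ with $z\in P_i\cap P_j$. Injectivity of $\Phi_i$ and $\Phi_j$ gives $x=z=y$. A continuous bijection between compact sets is a homeomorphism.
\end{proof}

\begin{lemma}\label{lem:lip}
Let $\gamma$ be a continuous map on $[\alpha,\omega]$, and let $[\alpha,\omega]$ be covered by finitely many closed sets on each of which $\gamma$ is $\Lambda$-Lipschitz. Then $|\gamma(\omega)-\gamma(\alpha)|\le\Lambda(\omega-\alpha)$.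
\end{lemma}
\begin{proof}
Let $p_0=\alpha$. Choose a set $F_1$ of the cover with $p_0\in F_1$ and let $p_1=\max F_1$. If $p_1<\omega$, some set $F_2$ of the cover meets $(p_1,p_1+\epsilon)$ for every $\epsilon>0$, because the cover is finite. It contains $p_1$, since it is closed, and $p_2=\max F_2>p_1$. Continue. From $p_1$ on, the maxima increase strictly, so the sets are distinct and the process stops, at $\omega$. Add the estimates $|\gamma(p_{j+1})-\gamma(p_j)|\le\Lambda(p_{j+1}-p_j)$.
\end{proof}

\section{Opening one gap}\label{sec:gap}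

Consider two neighboring intervals on the line, separated by a gap $(-w,w)$, with diamonds standing over both. Between the diamonds and below height $h$ lies the region $\{0\le y\le h,\ |x|\le w+y\}$. Its right half is the trapezoid
\[
N_{w,h}=\{0\le y\le h,\ 0\le x\le w+y\}.
\]
We want to map $N_{w,h}$, with $w/h$ tiny, onto $N_{w',h'}$ with $w',h'$ fixed. The diamonds will be moved by similarities, so the slanted side must be mapped affinely. The left side must go to the left side, so that the map can be reflected, and the bottom to the bottom, so that the line is preserved.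

\subsection{The idea in logarithmic coordinates}

\emph{Source.} At heights $y\ge w$ the width $w+y$ of $N_{w,h}$ is comparable to $y$. In the coordinates $u=\log(h/y)$ and $\theta=x/(w+y)$ this part is, up to bounded distortion, the rectangle $[0,M]\times[0,1]$ with $M=\log(h/w)$.

\emph{Target.} Here $w'$ is not small, and we use logarithmic polar coordinates $(X,T)$ around the vertex $v'=(w',0)$. They turn the target into the half-strip $X\ge0$, $0\le T\le2$, the slanted side being $T=0$.

\emph{Conflict.} On the slanted side ($\theta=1$, $T=0$) the map must be affine, that is, $X=u$. On the left side ($\theta=0$), however, points stay at distance at least $w'$ from $v'$, so $X$ remains bounded there. A rectangle of length $M$ and width $1$ must be mapped so that one long side keeps its length while the opposite one is compressed to bounded length.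

The natural first attempt is to interpolate,
\[
S_0(u,\theta)=(X,T)=\Bigl(\theta u,\ (1-\theta)\bigl(1+\tfrac u{2M}\bigr)\Bigr).
\]
Its factor $1+\frac u{2M}$ lets $T$ run through $[1,\frac32]$ along $\theta=0$. We compute
\[
\partial_uS_0=\bigl(\theta,\tfrac{1-\theta}{2M}\bigr),\qquad\partial_\theta S_0=\bigl(u,-1-\tfrac u{2M}\bigr),\qquad-\det DS_0=\theta+\frac u{2M}.
\]
At the deep corner $(u,\theta)=(M,0)$ the map shears by an amount $M$ while its Jacobian stays bounded: $-\det DS_0=\frac12$ and $|DS_0|$ is comparable to $M$, so $K$ is of order $M^2$. This is where the square of the logarithm comes from. But at the points $(0,\theta)$ the Jacobian is $\theta$ in absolute value and $|\partial_\theta S_0|=1$, so $K\ge1/\theta$ is unbounded near the corner $(0,0)$. Replacing $\theta u$ by $\theta(1+u)$ cures this, since then $-\det\ge\frac{1+u}{2M}$, but it spoils the values on the sides $u=0$ and $\theta=1$, where we need $X=u$. The remedy is $X=\min\{u,\theta(1+u)\}$, which equals $u$ on both of these sides; see Figure~\ref{fig:log}.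

Below height $w$ only a trapezoid of size $w$ with vertex $v=(w,0)$ remains. It is mapped by coning: segments from $v$ go affinely to segments from $v'$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.35,yscale=1.7]
\begin{scope}[yscale=1.3]
\draw (0,0) rectangle (3,1);
\foreach \c in {0.5,1.2,2} {
  \draw[thin] (\c,1)--(\c,{\c/(1+\c)});
  \draw[thin] plot[domain=\c:3,samples=30] (\x,{\c/(1+\x)});
}
\draw[dashed] plot[domain=0:3,samples=40] (\x,{\x/(1+\x)});
\node[above] at (1.5,1) {$\theta=1$};
\node[below] at (1.5,0) {$\theta=0$};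
\node[left] at (0,0.5) {$u=0$};
\node[right] at (3,0.5) {$u=M$};
\end{scope}
\node at (4.3,0.65) {$\stackrel{S}{\longrightarrow}$};
\begin{scope}[shift={(5.6,1.3)},yscale=0.9]
\draw (4.2,0)--(0,0)--(0,-2)--(4.2,-2);
\draw[very thick] (3,0)--(3,-0.375)--(0,-1.5);
\foreach \c in {0.5,1.2,2}
  \draw[thin] (\c,0)--(\c,{-1.5*(1-\c/4)});
\draw[dashed] plot[domain=0:3,samples=40] (\x,{-(1+\x/6)/(1+\x)});
\node[above] at (1.5,0) {$T=0$};
\node[below] at (2,-2) {$T=2$};
\node[left] at (0,-1) {$X=0$};
\node at (0.25,-0.3) {$Z$};
\node at (3.2,-1.3) {$Z_-$};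
\end{scope}
\end{tikzpicture}
\caption{The map $S$ of Lemma~\ref{lem:gap} for $M=3$. Left: the upper part of the source trapezoid in the coordinates $(u,\theta)$, with three fibers $\{X=c\}$; the dashed curve is $u=\theta(1+u)$. Right: the half-strip of target coordinates, with $T$ pointing down. The side $\theta=1$ keeps its length, the side $\theta=0$ goes to the segment $X=0$, $1\le T\le\frac32$, and the side $u=M$ goes to the thick curve. The part $Z_-$ is filled by the lower part of the source trapezoid.}\label{fig:log}
\end{figure}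

\subsection{The half-junction map}

\begin{lemma}\label{lem:gap}
Fix $w',h'>0$. Let $0<w<h$ with $M:=\log(h/w)\ge1$. There is a homeomorphism $\Theta\colon N_{w,h}\to N_{w',h'}$ such that
\begin{itemize}
\item[(a)] $\Theta(w+y,y)=\bigl(w'+\frac{h'}hy,\frac{h'}hy\bigr)$ for $0\le y\le h$;
\item[(b)] $\Theta(\theta(w+h),h)=(\theta(w'+h'),h')$ for $0\le\theta\le1$;
\item[(c)] $\Theta$ maps the side on $\{x=0\}$ onto the side on $\{x=0\}$ and the side on $\{y=0\}$ onto the side on $\{y=0\}$;
\item[(d)] $N_{w,h}$ is the union of two closed convex trapezoids on each of which $\Theta$ is Lipschitz, and in the interior of $N_{w,h}$, off finitely many smooth arcs, $\Theta$ is a local $C^1$ diffeomorphism with $J_\Theta>0$ and $K_\Theta\le\kappa_0M^2$, where $\kappa_0=\kappa_0(w',h')$.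
\end{itemize}
\end{lemma}

\begin{proof}
\emph{Target chart.} Let $v'=(w',0)$, and let
\[
b'(T)=((1-T)(w'+h'),h')\quad(0\le T\le1),\qquad b'(T)=(0,(2-T)h')\quad(1\le T\le2)
\]
run along the two sides of $N_{w',h'}$ that do not contain $v'$. Put
\[
\chi'(X,T)=v'+e^{-X}(b'(T)-v').
\]
Since $N_{w',h'}$ is convex and $v'$ is a vertex, $\chi'$ is a homeomorphism of $[0,\infty)\times[0,2]$ onto $N_{w',h'}\setminus\{v'\}$. Its determinant is
\[
\det(\partial_X\chi',\partial_T\chi')=-e^{-2X}(b'-v')\times\dot b',
\]
where the cross product equals $h'(w'+h')$ for $T<1$ and $w'h'$ for $T>1$. So the determinant is negative, and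
\[
K_{\chi'}\le\frac{|b'-v'|^2+|\dot b'|^2}{(b'-v')\times\dot b'}
\]
is bounded in terms of $w',h'$.

\smallskip
\emph{Upper part} $N^+=N_{w,h}\cap\{w\le y\le h\}$. Use the chart
\[
\chi(u,\theta)=(\theta(w+y),y),\qquad y=he^{-u},\qquad(u,\theta)\in[0,M]\times[0,1].
\]
Here $\partial_u\chi=(-\theta y,-y)$, $\partial_\theta\chi=(w+y,0)$ and $\det D\chi=y(w+y)>0$. Since $w\le y$, $K_\chi\le(2y^2+4y^2)/y^2=6$. Define $S(u,\theta)=(X,T)$ by
\[
X=\min\{u,\theta(1+u)\},\qquad T=(1-\theta)\Bigl(1+\frac u{2M}\Bigr).
\]

\emph{$S$ is a homeomorphism onto its image.} We have $0\le X\le u\le M$. For $c\in[0,M]$ the fiber $\{X=c\}$ is a path consisting of two parts: first $u=c$ with $\theta$ decreasing from $1$ to $\frac c{1+c}$, then $\theta=\frac c{1+u}$ with $u$ increasing from $c$ to $M$. Along the first part $1-\theta$ increases strictly. Along the second part $1-\theta$ does not decrease and $1+\frac u{2M}$ increases strictly. So $T$ increases strictly and continuously along the path, from $0$ to $\frac32\bigl(1-\frac c{1+M}\bigr)$. Hence $S$ is a continuous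 bijection, and by compactness a homeomorphism, onto
\[
Z=\Bigl\{0\le T\le\tfrac32,\ 0\le X\le\min\bigl(M,(1+M)(1-\tfrac{2T}3)\bigr)\Bigr\}.
\]

\emph{Distortion of $S$.} Where $u<\theta(1+u)$,
\[
\partial_uS=\bigl(1,\tfrac{1-\theta}{2M}\bigr),\qquad\partial_\theta S=\bigl(0,-(1+\tfrac u{2M})\bigr),
\]
so $\det DS\le-1$ and, as $M\ge1$, $K_S\le1+\frac14+\frac94=\frac72$. Where $u>\theta(1+u)$,
\[
\partial_uS=\bigl(\theta,\tfrac{1-\theta}{2M}\bigr),\qquad\partial_\theta S=\bigl(1+u,-(1+\tfrac u{2M})\bigr),
\]
\[
-\det DS=\theta\Bigl(1+\frac u{2M}\Bigr)+\frac{(1-\theta)(1+u)}{2M}=\frac{1+u}{2M}+\theta\Bigl(1-\frac1{2M}\Bigr)\ge\frac{1+u}{2M},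
\]
and $\|DS\|_{HS}^2\le1+(1+u)^2+\frac14+\frac94\le\frac92(1+u)^2$. So $K_S\le9M(1+u)\le18M^2$. In both regions $\det DS<0$.

\smallskip
\emph{Lower part} $N^-=N_{w,h}\cap\{0\le y\le w\}$, a convex trapezoid with vertex $v=(w,0)$. Let
\[
b(\tau)=(2(1-\tau)w,w)\quad(0\le\tau\le1),\qquad b(\tau)=(0,(2-\tau)w)\quad(1\le\tau\le2),
\]
and $\chi_-(R,\tau)=v+e^{-R}(b(\tau)-v)$, a homeomorphism of $[0,\infty)\times[0,2]$ onto $N^-\setminus\{v\}$. As for $\chi'$, its determinant is $-2w^2e^{-2R}$ for $\tau<1$ and $-w^2e^{-2R}$ for $\tau>1$, hence negative. Since $|b-v|^2+|\dot b|^2$ is at most $2w^2+4w^2$ and $2w^2+w^2$, respectively, $K_{\chi_-}\le3$. Define $S_-(R,\tau)=(X,T)$ by $X=R+X_M(\tau)$, where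
\[
X_M(\tau)=\min\{M,(1-\tau)(1+M)\}\ \ (\tau\le1),\qquad X_M(\tau)=0\ \ (\tau\ge1),
\]
and
\[
T=\tfrac32\tau\ \ (\tau\le1),\qquad T=1+\tfrac\tau2\ \ (\tau\ge1).
\]
Since $X-R$ depends on $\tau$ only and $T$ is a strictly increasing function of $\tau$, mapping $[0,2]$ onto itself, $S_-$ is a homeomorphism onto the set $Z_-$ of all $(X,T)\in[0,\infty)\times[0,2]$ that satisfy $X\ge\min\bigl(M,(1+M)(1-\frac{2T}3)\bigr)$ if $T\le\frac32$. Thus $Z\cup Z_-=[0,\infty)\times[0,2]$, and $Z\cap Z_-$ is the curve
\[
X=\min\bigl(M,(1+M)(1-\tfrac{2T}3)\bigr),\ 0\le T\le\tfrac32,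
\]
which is $S(\{u=M\})$. Moreover $\det DS_-=T'(\tau)\ge\frac12$ and
\[
\|DS_-\|_{HS}^2\le1+(1+M)^2+\tfrac94\le\tfrac{29}4M^2,\qquad\text{so }K_{S_-}\le15M^2 .
\]

\smallskip
\emph{Definition of $\Theta$.} Let $\Theta=\chi'\circ S\circ\chi^{-1}$ on $N^+$, $\Theta=\chi'\circ S_-\circ\chi_-^{-1}$ on $N^-\setminus\{v\}$, and $\Theta(v)=v'$. On $\{y=w\}$ we have $u=M$, $R=0$, $\theta=1-\tau$, and both formulas give $(X,T)=\bigl(\min\{M,\theta(1+M)\},\frac32(1-\theta)\bigr)$. As $z\to v$ in $N^-$ we have $X\ge R\to\infty$, so $\Theta(z)\to v'$. Since $\chi'(Z)$ and $\chi'(Z_-)$ meet exactly in the image of $\{y=w\}$, $\Theta$ is a continuous bijection of $N_{w,h}$ onto $N_{w',h'}$, hence a homeomorphism.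

\smallskip
\emph{Boundary values.} (a) If $\theta=1$, then $X=u$, $T=0$, and the image is $v'+e^{-u}(h',h')$ with $e^{-u}=y/h$. If $\tau=0$, then $X=M+R$, $T=0$ and $y=we^{-R}=he^{-(M+R)}$, so again the image is $v'+\frac yh(h',h')$. (b) If $u=0$, then $X=0$ and $T=1-\theta$. (c) If $\theta=0$, then $X=0$ and $T=1+\frac u{2M}$ runs through $[1,\frac32]$. If $R=0$ and $\tau\in[1,2]$, then $X=0$ and $T$ runs through $[\frac32,2]$. Together these cover the left side. If $\tau=2$, then $T=2$ and $X=R$, which is the bottom side.

\smallskip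
\emph{Distortion.} Inside $N^+$ and $N^-$ the map fails to be $C^1$ only across the arcs $u=\theta(1+u)$ and $T=1$ in $N^+$ and $\tau\in\{1,\frac23,\frac1{1+M}\}$ in $N^-$; a further exceptional arc is $y=w$. Elsewhere the bound on $K_\Theta$ follows from submultiplicativity. The signs of the determinants of $\chi^{\pm1},S,\chi'$ are $+,-,-$, and those of $\chi_-^{\pm1},S_-,\chi'$ are $-,+,-$. So $J_\Theta>0$.

\smallskip
\emph{Lipschitz property.} On $N^+$ the map $\chi^{-1}(x,y)=\bigl(\log\frac hy,\frac x{w+y}\bigr)$ is smooth on a compact convex set; $S$ is Lipschitz on $[0,M]\times[0,1]$; $\chi'$ has piecewise bounded derivatives on the convex set $[0,\infty)\times[0,2]$. So $\Theta$ is Lipschitz on $N^+$. On $N^-$ write $z-v=re^{i\phi}$, with $\phi\in[\frac\pi4,\pi]$. Since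
\[
\Theta(\chi_-(R,\tau))-v'=e^{-R}e^{-X_M(\tau)}\bigl(b'(T(\tau))-v'\bigr)\quad\text{and}\quad r=e^{-R}|b(\tau)-v|,
\]
we have $\Theta(z)-v'=r\,q(\phi)$ with $q$ bounded and Lipschitz in $\tau$. As $\frac{d\phi}{d\tau}=\frac{(b-v)\times\dot b}{|b-v|^2}\ge\frac12$, $q$ is also Lipschitz in $\phi$. If $r_2\le r_1$, then
\[
|r_1q(\phi_1)-r_2q(\phi_2)|\le|r_1-r_2|\sup|q|+\mathrm{Lip}(q)\,r_2|\phi_1-\phi_2| ,
\]
where $r_2|\phi_1-\phi_2|\le\frac\pi2\cdot2r_2\sin\frac{|\phi_1-\phi_2|}2\le\frac\pi2|z_1-z_2|$ and $|r_1-r_2|\le|z_1-z_2|$. So $\Theta$ is Lipschitz on $N^-$.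
\end{proof}

\section{One generation}\label{sec:block}

\subsection{A decomposition adapted to $C_t$}

The obvious first step would be to take as children of $[0,1]$ two intervals $[0,s]$ and $[1-s,1]$ in the source, with $s$ slightly less than $\frac12$, and $[0,t]$ and $[1-t,1]$ in the target. This does not work. We want the map to be the identity on the boundary of the large diamond and a similarity, of ratio $t/s\ne1$, on the diamond over $[0,s]$. But these two diamonds share part of an edge. So children must stay away from the endpoints of their parent. We therefore use infinitely many children, accumulating only at $0$ and $1$, and gain self-similarity under $z\mapsto tz$ at the corner.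

In the target take
\[
J_k'=[t^k(1-t),t^k],\qquad J_{-k}'=1-J_k'\qquad(k\ge1).
\]
$J_k'$ is the right child of $[0,t^k]$ in the usual construction of $C_t$, and between $J_{k+1}'$ and $J_k'$ lies the central gap $t^k(t,1-t)$ of that interval. The increasing affine map of $[0,1]$ onto $J_k'$, $x\mapsto t^k(tx+1-t)$, maps $C_t$ into $C_t$. By the symmetry $C_t=1-C_t$ the same is true for $J_{-k}'$.

In the source we use the same pattern with thinner gaps. For $0\le w<\frac{1-t}{2(1+t)}$ put
\[
m=m(w)=\tfrac{1-t}2-(1+t)w>0,\qquad h=\tfrac m4,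
\]
\[
J_1^w=[\tfrac t2+tw,\tfrac12-w],\qquad J_k^w=t^{k-1}J_1^w,\qquad J_{-k}^w=1-J_k^w\qquad(k\ge1).
\]
So $|J_1^w|=m$, the gap around $\frac12$ has half-width $w$, and the gap around $\frac{t^k}2$ has half-width $t^kw$. The target intervals are those of parameter
\[
w'=\tfrac{1-2t}2,\qquad m'=m(w')=t^2,\qquad h'=\tfrac{t^2}4,\qquad J_k'=J_k^{w'} .
\]
This parameter is admissible because $(1-2t)(1+t)=1-t-2t^2<1-t$, and $w'>0$ because $t<\frac12$.

For $w>0$, $J_k^w$ $(k\ge1)$ lies in the interior of $[\frac{t^k}2,\frac{t^{k-1}}2]$. Hence the intervals $J_k^w$, $k\ne0$, are disjoint, and the closed diamonds $\overline{\Delta(J_k^w)}$ are disjoint (project to the $x$-axis) and contained in $\Delta(I_0)$. Moreover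
\begin{equation}\label{eq:sums}
\sum_{k\ne0}|J_k^w|=\frac{2m}{1-t}=1-\frac{2(1+t)}{1-t}w,\qquad\sum_{k\ne0}|J_k^w|^2=\frac{2m^2}{1-t^2}\le\frac{1-t}{2(1+t)}<\frac12 .
\end{equation}

As source parameters we allow
\[
0<w\le w_*:=\tfrac{1-t}{64}.
\]
Then $m\ge0.46(1-t)$, so $h/w\ge7>e$. As $h\le\frac18$, the number $M=\log(h/w)$ of Lemma~\ref{lem:gap} satisfies
\begin{equation}\label{eq:M}
1\le M\le\log\tfrac1w .
\end{equation}
Let $\beta_k$ be the similarity $z\mapsto\alpha z+\mathrm{const}$ ($\alpha>0$, real constant) taking $J_k^w$ onto $J_k'$. Its ratio is $m'/m=h'/h$ for every $k$.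

\subsection{The basic block}

\begin{lemma}\label{lem:block}
For $0<w\le w_*$ there is a homeomorphism $\widehat\Phi_w$ of $\overline{\Delta(I_0)}$ that is the identity on $\partial\Delta(I_0)$, equals $\beta_k$ on $\overline{\Delta(J_k^w)}$ for all $k\neq0$, maps $[0,1]$ onto itself, and commutes with $(x,y)\mapsto(x,-y)$. On $\Delta(I_0)\setminus\bigcup_k\overline{\Delta(J_k^w)}$, off a null set, it is a local $C^1$ diffeomorphism with $J>0$ and $K\le\kappa\log^2\frac1w$, where $\kappa=\kappa(t)$. For each $\epsilon>0$ the set $\{y\ge\epsilon\}\cap\overline{\Delta(I_0)}\setminus\bigcup_k\Delta(J_k^w)$ is covered by finitely many closed sets on each of which $\widehat\Phi_w$ is Lipschitz.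
\end{lemma}

By symmetry and self-similarity we only have to define the map on the fundamental domain
\[
Q_1=\{\tfrac t2\le x\le\tfrac12,\ 0\le y\le x\}
\]
between the two neighboring gap centers $\frac t2$ and $\frac12$. We cut $Q_1$ into two half-junctions, where Lemma~\ref{lem:gap} applies, half a diamond, where the map is $\beta_1$, and a remaining heptagon, where a piecewise affine map does; see Figure~\ref{fig:block}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=12.5]
\fill[gray!20] (0.1767,0)--(0.3233,0.1467)--(0.47,0)--cycle;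
\fill[gray!60] (0.1667,0)--(0.1767,0)--(0.2011,0.0244)--(0.1667,0.0244)--cycle;
\fill[gray!60] (0.47,0)--(0.5,0)--(0.5,0.0733)--(0.3967,0.0733)--cycle;
\draw (0.1667,0)--(0.5,0)--(0.5,0.5)--(0.1667,0.1667)--cycle;
\draw (0.1667,0.0244)--(0.2011,0.0244)--(0.3233,0.1467)--(0.3967,0.0733)--(0.5,0.0733);
\draw (0.1767,0)--(0.2011,0.0244);
\draw (0.47,0)--(0.3967,0.0733);
\draw[thin,densely dotted] (0.2011,0.0244)--(0.1667,0.1667)--(0.3233,0.1467)--(0.5,0.5)--(0.3967,0.0733);
\node[left] at (0.1667,0.0244) {$p_1$};
\node[right] at (0.203,0.018) {$p_2$};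
\node[below] at (0.3233,0.14) {$p_3$};
\node[below] at (0.39,0.068) {$p_4$};
\node[right] at (0.5,0.0733) {$p_5$};
\node[right] at (0.5,0.5) {$p_6$};
\node[left] at (0.1667,0.1667) {$p_7$};
\begin{scope}[shift={(0.52,0)}]
\fill[gray!20] (0.2222,0)--(0.2778,0.0556)--(0.3333,0)--cycle;
\fill[gray!60] (0.1667,0)--(0.2222,0)--(0.2315,0.0093)--(0.1667,0.0093)--cycle;
\fill[gray!60] (0.3333,0)--(0.5,0)--(0.5,0.0278)--(0.3056,0.0278)--cycle;
\draw (0.1667,0)--(0.5,0)--(0.5,0.5)--(0.1667,0.1667)--cycle;
\draw (0.1667,0.0093)--(0.2315,0.0093)--(0.2778,0.0556)--(0.3056,0.0278)--(0.5,0.0278);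
\draw[thin,densely dotted] (0.2315,0.0093)--(0.1667,0.1667)--(0.2778,0.0556)--(0.5,0.5)--(0.3056,0.0278);
\node[left] at (0.1667,0.012) {$p_1'$};
\node[above] at (0.2778,0.062) {$p_3'$};
\node[right] at (0.5,0.0278) {$p_5'$};
\node[right] at (0.5,0.5) {$p_6'$};
\node[left] at (0.1667,0.1667) {$p_7'$};
\end{scope}
\end{tikzpicture}
\caption{The fundamental domain $Q_1$ for $t=\frac13$, with a narrow gap parameter $w$ (left; drawn larger than allowed) and with $w'=\frac16$ (right). Dark: the two half-junctions. Light: half of the diamond over $J_1^w$, respectively $J_1'$. White: the heptagon $p_1\cdots p_7$ with its triangulation (dotted). Corresponding pieces are mapped onto each other, and the slanted top side is fixed.}\label{fig:block}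
\end{figure}

\begin{proof}
\emph{The pieces of $Q_1$.} Let
\begin{gather*}
p_1=(\tfrac t2,th),\quad p_2=(\tfrac t2+tw+th,th),\quad p_3=(\tfrac t2+tw+\tfrac m2,\tfrac m2)=(\tfrac12-w-\tfrac m2,\tfrac m2),\\
p_4=(\tfrac12-w-h,h),\quad p_5=(\tfrac12,h),\quad p_6=(\tfrac12,\tfrac12),\quad p_7=(\tfrac t2,\tfrac t2).
\end{gather*}
Here $p_3$ is the top of $\overline{\Delta(J_1^w)}$, and $p_2,p_4$ lie on its left and right upper edges. All statements on these pieces hold for $w\in(0,w_*]$ and for $w'$. For $w'$ the points are denoted $p_i'$; note $p_6'=p_6$, $p_7'=p_7$.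

Since $th\le\frac m8<\frac m2$ and $h<\frac m2$, the abscissae of $p_1,\dots,p_5$ increase strictly, so the chain $p_1p_2p_3p_4p_5$ is the graph of a function $p$ on $[\frac t2,\frac12]$, with slopes $0,1,-1,0$. The chain lies strictly below $y=x$. This need be checked at the vertices only. It is evident for $p_1,p_2,p_3,p_5$ (use $h\le\frac18$), and for $p_4$ it says $2h<\frac12-w$, which holds since $2h<m<\frac12-w$. Thus $Q_1$ is the union, with disjoint interiors, of
\begin{itemize}
\item the right half-junction $\sigma(N_{w,h})$, $\sigma(x,y)=(\frac12-x,y)$;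
\item the left half-junction $\sigma_1(N_{w,h})$, $\sigma_1(x,y)=(\frac t2+tx,ty)$;
\item the closed upper half of $\overline{\Delta(J_1^w)}$;
\item the heptagon $\{\frac t2\le x\le\frac12,\ p(x)\le y\le x\}$ with vertices $p_1,\dots,p_7$.
\end{itemize}
Indeed, the slanted sides of the half-junctions are the segments of the upper edges of $\Delta(J_1^w)$ from $(\frac t2+tw,0)$ to $p_2$ and from $(\frac12-w,0)$ to $p_4$, and the first three sets together make up the part $\{0\le y\le p(x)\}$ of $Q_1$.

\smallskip
\emph{The heptagon.} Let $x_3$ be the abscissa of $p_3$. On $[\frac t2,x_3]$ the function $p$ is convex, with $p(\frac t2)<\frac t2$. So its graph lies below the segment $p_7p_3$, which in turn lies below $y=x$. The region between $p$ and this segment is the quadrilateral $p_1p_2p_3p_7$, which is convex, being the region between a convex function and an affine one. In the same way the region over $[x_3,\frac12]$ between $p$ and the segment $p_3p_6$ is the convex quadrilateral $p_3p_4p_5p_6$. What remains of the heptagon is the triangle $p_3p_6p_7$.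 Cutting the convex quadrilaterals by the diagonals $p_2p_7$ and $p_4p_6$, we obtain an edge-to-edge triangulation of the heptagon into
\[
p_1p_2p_7,\quad p_2p_3p_7,\quad p_3p_6p_7,\quad p_3p_4p_6,\quad p_4p_5p_6 .
\]
Their doubled signed areas are, in this order,
\[
t^2(w+h)(\tfrac12-h),\ \ t(\tfrac m2-th)(\tfrac12+w),\ \ \tfrac{t(1-t)}2(\tfrac12+w),\ \ \tfrac m4(\tfrac12+w),\ \ (w+h)(\tfrac12-h).
\]
The first and last are base times height, with the vertical bases $p_1p_7$ and $p_5p_6$. For the second, $p_3-p_2=(\frac m2-th)(1,1)$ and $p_7-p_2=(-t(w+h),\frac t2-th)$. For the third,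
\[
(p_6-p_3)\times(p_7-p_3)=(p_6-p_7)\times(p_7-p_3),
\]
with $p_6-p_7=\frac{1-t}2(1,1)$ and $p_7-p_3=(-tw-\frac m2,\frac t2-\frac m2)$. For the fourth, $p_4-p_3=\frac m4(1,-1)$ and $p_6-p_3=(w+\frac m2,\frac12-\frac m2)$. Since $h\le\frac18$, $w+h\ge\frac m4$, $\frac m2-th\ge\frac{3m}8$ and $m\ge\min\{0.46(1-t),t^2\}$, all five are at least a constant $c(t)>0$.

So the map that is affine on each triangle and takes $p_i$ to $p_i'$ is, by Lemma~\ref{lem:glue}, a homeomorphism of heptagons with $J>0$. On a triangle its derivative is $V'V^{-1}$, where the columns of $V,V'$ are corresponding edge vectors. All vertices lie in $[0,\frac12]^2$, so $\|V\|_{HS}^2,\|V'\|_{HS}^2\le1$, and hence $K\le K(V')K(V)\le c(t)^{-2}$.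

\smallskip
\emph{The map on $Q_1$.} Define $\Phi$ as this map on the heptagon, as $\sigma\Theta\sigma^{-1}$ on the right half-junction, as $\sigma_1\Theta\sigma_1^{-1}$ on the left half-junction, with $\Theta$ from Lemma~\ref{lem:gap}, and as $\beta_1$ on the closed upper half of $\overline{\Delta(J_1^w)}$. The definitions agree on common sides:
\begin{itemize}
\item On $p_4p_5$ and $p_1p_2$ the junction maps are affine by Lemma~\ref{lem:gap}(b), and so is the heptagon map, with the same values at the endpoints.
\item On the slanted sides of the half-junctions, Lemma~\ref{lem:gap}(a) says that the junction maps are the affine maps with ratio $h'/h=m'/m$ that take $(\frac12-w,0)$ to $(\frac12-w',0)$, respectively $(\frac t2+tw,0)$ to $(\frac t2+tw',0)$, and preserve the directions $(-1,1)$ and $(1,1)$. This is $\beta_1$.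
\item On $p_2p_3$ and $p_3p_4$ the heptagon map is affine and $\beta_1(p_i)=p_i'$ for $i=2,3,4$.
\end{itemize}
The two half-junctions are disjoint, since $p_2$ lies to the left of $p_4$. Every other pair of pieces meets exactly in the sides just listed, both for $w$ and for $w'$. So $\Phi$ is a homeomorphism of $Q_1$ by Lemma~\ref{lem:glue}. It is the identity on $p_7p_6$, and by Lemma~\ref{lem:gap}(c) it maps $Q_1\cap\{y=0\}$ onto itself. For the vertical sides write $\Theta(0,y)=(0,\psi(y))$ for $0\le y\le h$, and extend $\psi$ affinely from $[h,\frac12]$ onto $[h',\frac12]$. Then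
\begin{equation}\label{eq:psi}
\Phi(\tfrac12,y)=(\tfrac12,\psi(y))\quad(0\le y\le\tfrac12),\qquad\Phi(\tfrac t2,y)=(\tfrac t2,t\,\psi(y/t))\quad(0\le y\le\tfrac t2).
\end{equation}

\smallskip
\emph{Extension.} Put $\Phi(z)=t^{k-1}\Phi(t^{1-k}z)$ on $Q_k=t^{k-1}Q_1$, $k\ge1$, and $\Phi(0)=0$. On the common side of $Q_k$ and $Q_{k+1}$, contained in $\{x=\frac{t^k}2\}$, both definitions give $\bigl(\frac{t^k}2,t^k\psi(t^{-k}y)\bigr)$ by \eqref{eq:psi}. So $\Phi$ is a well-defined bijection of the triangle $\{0\le y\le x\le\frac12\}$. It is continuous, at $0$ because each $Q_k$ is mapped onto itself; hence it is a homeomorphism. On the upper half of $\overline{\Delta(J_k^w)}$ it is $t^{k-1}\beta_1(t^{1-k}\,\cdot\,)=\beta_k$. It is the identity on $y=x$ and preserves the sides on $x=\frac12$ and on $y=0$. Now extend by reflection in $x=\frac12$ and then in $y=0$; this gives $\widehat\Phi_w$ on $\overline{\Delta(I_0)}$. Conjugation by a reflection preserves the sign of $J$. Conjugation by the reflection in $x=\frac12$ turns $\beta_k$ into $\beta_{-k}$, and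 $\beta_k$ commutes with the reflection in $y=0$.

The bound on $K$ follows from Lemma~\ref{lem:gap}(d), \eqref{eq:M} and the bound on the heptagon, since $\log\frac1w\ge1$ and scaling does not change $K$. For the last assertion, only finitely many $Q_k$ and reflected $Q_k$ meet $\{y\ge\epsilon\}$. On each of them the map is Lipschitz on the two trapezoids of each half-junction and on each triangle of the heptagon.
\end{proof}

\section{Iteration: proof of Theorem~\ref{thm:yes}}\label{sec:iter}

We start from the identity. At step $n$ the map is a similarity on each diamond of generation $n$, and we replace it there by a rescaled basic block with gap parameter $w_n$. The new map is a similarity on each diamond of generation $n+1$, and the procedure can be repeated.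

\subsection{The intervals}

Put
\[
w_n=\frac a{(n+1)^2}\quad(n\ge0),\qquad a=\min\Bigl\{w_*,\frac{\delta(1-t)}{4(1+t)}\Bigr\}.
\]
Since $\sum(n+1)^{-2}<2$,
\begin{equation}\label{eq:prod}
\prod_{n\ge0}\Bigl(1-\frac{2(1+t)}{1-t}w_n\Bigr)\ge1-\frac{2(1+t)}{1-t}\sum_{n\ge0}w_n>1-\delta .
\end{equation}
Let $\Sigma=\mathbb Z\setminus\{0\}$. For words $s\in\Sigma^n$, with length $|s|=n$, define $I_s$ and $I_s'$ inductively. Let $I_\emptyset=I_\emptyset'=I_0$. If $\alpha_s,\alpha_s'$ are the maps $z\mapsto\alpha z+\mathrm{const}$ ($\alpha>0$, real constant) taking $I_0$ onto $I_s$ and $I_s'$, let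
\[
I_{sk}=\alpha_s(J_k^{w_n}),\qquad I_{sk}'=\alpha_s'(J_k')\qquad(|s|=n,\ k\in\Sigma).
\]
Since $|J_k^w|<\frac12$ and $|J_k'|\le t^2<\frac14$, we have $|I_s|\le2^{-n}$ and $|I_s'|\le4^{-n}$. For fixed $n$ the closed diamonds $\overline{\Delta(I_s)}$, $|s|=n$, are pairwise disjoint, and $\overline{\Delta(I_{sk})}\subset\Delta(I_s)$. By \eqref{eq:sums},
\begin{equation}\label{eq:gen}
\sum_{|s|=n}|I_s|=\prod_{j<n}\Bigl(1-\frac{2(1+t)}{1-t}w_j\Bigr),\qquad\sum_{|s|=n}|\Delta(I_s)|=\frac12\sum_{|s|=n}|I_s|^2\le2^{-n-1}.
\end{equation}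
The second estimate is the budget announced in the introduction.

\subsection{The homeomorphism}

Let $G_n=\alpha_s\widehat\Phi_{w_n}\alpha_s^{-1}$ on $\overline{\Delta(I_s)}$ for each $s$ with $|s|=n$, and $G_n=\mathrm{id}$ elsewhere. This is a bijection of $\mathbb R^2$ that is the identity on each $\partial\Delta(I_s)$. By \eqref{eq:gen} only finitely many $\Delta(I_s)$, $|s|=n$, have diameter above a given positive number. Hence $G_n$ and $G_n^{-1}$ are uniform limits of the continuous maps obtained by keeping only finitely many of the diamonds, and $G_n$ is a homeomorphism. Put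
\[
f_0=\mathrm{id},\qquad f_{n+1}=f_n\circ G_n .
\]
We claim that $f_n=\alpha_s'\alpha_s^{-1}$ on $\overline{\Delta(I_s)}$ for $|s|=n$. This is true for $n=0$. If it is true for $n$, then, since $G_n$ maps $\overline{\Delta(I_s)}$ onto itself,
\begin{equation}\label{eq:fn}
f_{n+1}=\alpha_s'\,\widehat\Phi_{w_n}\,\alpha_s^{-1}\qquad\text{on }\overline{\Delta(I_s)},\ |s|=n .
\end{equation}
On $\overline{\Delta(I_{sk})}$ this equals $\alpha_s'\beta_k\alpha_s^{-1}$, a similarity with positive ratio and real constant taking $I_{sk}$ onto $I_{sk}'$, that is, $\alpha_{sk}'\alpha_{sk}^{-1}$. This proves the claim. Every $G_j$ with $j\ge n$ maps $\overline{\Delta(I_s)}$, $|s|=n$, onto itself, so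
\[
f_j(\overline{\Delta(I_s)})=\overline{\Delta(I_s')}\qquad(j\ge n=|s|).
\]
Since $f_{n+1}=f_n$ off the diamonds of generation $n$, it follows that $|f_{n+1}-f_n|\le4^{-n}$. Also $|f_{n+1}^{-1}-f_n^{-1}|=|G_n^{-1}\circ f_n^{-1}-f_n^{-1}|\le2^{-n}$. So $f_n\to f$ and $f_n^{-1}\to g$ uniformly, with $f,g$ continuous. Passing to the limit in $f_n\circ f_n^{-1}=f_n^{-1}\circ f_n=\mathrm{id}$ we see that $f$ and $g$ are inverse to each other. Thus $f$ is a homeomorphism of $\mathbb R^2$, and it is the identity off $\Delta(I_0)$.

Each $f_n$ maps $\mathbb R$ onto $\mathbb R$. So $f(\mathbb R)\subset\mathbb R$ and $g(\mathbb R)\subset\mathbb R$, that is, $f(\mathbb R)=\mathbb R$. In the same way $f(\overline{\Delta(I_s)})=\overline{\Delta(I_s')}$ for all $s$. Intersecting with $\mathbb R$ we get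
\[
f(I_s)=I_s'\quad\text{for all }s,\qquad\text{in particular }f([0,1])=[0,1].
\]

\subsection{The set $E$}

Let $E=f^{-1}(C_t)$. It is compact, contained in $[0,1]$, and $f(E)=C_t$. To see that it is long, let $E_0=\bigcap_n\bigcup_{|s|=n}I_s$. If $x\in E_0$, then for every $n$ there is $s\in\Sigma^n$ with $f(x)\in I_s'$. The endpoints of $I_s'$ belong to $\alpha_s'(C_t)$, and $\alpha_s'(C_t)\subset C_t$ by induction, because the increasing affine maps of $[0,1]$ onto the $J_k'$ take $C_t$ into $C_t$. As $|I_s'|\le4^{-n}$ and $C_t$ is closed, $f(x)\in C_t$. So $E_0\subset E$. The sets $\bigcup_{|s|=n}I_s$ decrease, so \eqref{eq:gen} and \eqref{eq:prod} give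
\[
\mathcal H^1(E)\ge\mathcal H^1(E_0)=\prod_{n\ge0}\Bigl(1-\frac{2(1+t)}{1-t}w_n\Bigr)>1-\delta .
\]
This is the place where $\sum w_n<\infty$ is used.

\subsection{Lipschitz regularity off the line}

For $|s|=n$ let
\[
P_s=\overline{\Delta(I_s)}\setminus\bigcup_k\Delta(I_{sk}),
\]
a closed set. For $j\ge n+1$ no point of $P_s$ lies in an open diamond of generation $j$, so $G_j=\mathrm{id}$ on $P_s$, and by \eqref{eq:fn}
\begin{equation}\label{eq:pants}
f=f_{n+1}=\alpha_s'\,\widehat\Phi_{w_n}\,\alpha_s^{-1}\qquad\text{on }P_s,\ |s|=n .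
\end{equation}
Every point of $\overline{\Delta(I_0)}\setminus\mathbb R$ lies in some $P_s$. For a point of $\partial\Delta(I_0)$ take $s=\emptyset$. For any other point take the largest $n$ such that it lies in an open diamond $\Delta(I_s)$ of generation $n$; this exists since diamonds of generation $n$ lie in $\{|y|\le2^{-n}/2\}$.

Let $\epsilon>0$ and let $Q\subset\{y\ge\epsilon\}$ be compact and convex. If $P_s$ meets $Q$, then $|I_s|/2\ge\epsilon$, which happens for finitely many $s$ only. By \eqref{eq:pants}, the last assertion of Lemma~\ref{lem:block} (with $\epsilon/|I_s|$ in place of $\epsilon$), and since $f=\mathrm{id}$ on the closed set $\mathbb R^2\setminus\Delta(I_0)$, the set $Q$ is covered by finitely many closed sets on each of which $f$ is $\Lambda$-Lipschitz for some $\Lambda$. Lemma~\ref{lem:lip}, applied along segments in $Q$, shows that $f$ is $\Lambda$-Lipschitz on $Q$. So $f$ is locally Lipschitz in $\{y>0\}$. Since $f$ commutes with $(x,y)\mapsto(x,-y)$, it is locally Lipschitz in $\{y<0\}$ as well.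

\subsection{Distortion}

Off $\mathbb R$ the boundaries of the diamonds are locally finite, so almost every point of $\Delta(I_0)$ is an interior point of exactly one $P_s$. By \eqref{eq:pants} and Lemma~\ref{lem:block}, almost everywhere in $P_s$, $|s|=n$, $f$ is a local $C^1$ diffeomorphism with
\[
J_f>0,\qquad K_f\le\kappa\log^2\frac1{w_n}.
\]
Off $\overline{\Delta(I_0)}$ we have $J_f=K_f=1$. Let $\mu=\frac1{4\sqrt\kappa}$. Then on $P_s$
\[
\exp(\mu\sqrt{K_f})\le w_n^{-\mu\sqrt\kappa}=w_n^{-1/4}=a^{-1/4}(n+1)^{1/2},
\]
and by \eqref{eq:gen}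
\[
\int_{\Delta(I_0)}\exp\bigl(\exp(\mu\sqrt{K_f})\bigr)\le\sum_{n\ge0}2^{-n-1}\exp\bigl(a^{-1/4}(n+1)^{1/2}\bigr)<\infty .
\]
For $\lambda,p>0$ we have $\lambda K^p\le\exp(\mu\sqrt K)+\mathrm{const}(\lambda,p,\mu)$ for all $K\ge1$. So $\exp(\lambda K_f^p)\in L^1_{\rm loc}$; in particular $K_f\in L^1_{\rm loc}$.

\subsection{Sobolev regularity}

So far $Df$, $J_f$ and $K_f$ are formed with the classical derivative, which exists a.e. It remains to see that it is the weak derivative and that $f\in W^{1,1}_{\rm loc}$; the only issue is the line $\mathbb R$. Let $U$ be open and bounded. As $f$ is locally Lipschitz off $\mathbb R$, it is differentiable a.e., and the area formula \eqref{eq:area} gives $\int_UJ_f=\int_{U\setminus\mathbb R}J_f\le|f(U)|<\infty$. So $J_f\in L^1_{\rm loc}$. Since $|Df|^2=K_fJ_f$ a.e.,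
\[
\int_U|Df|\le\Bigl(\int_UK_f\Bigr)^{1/2}\Bigl(\int_UJ_f\Bigr)^{1/2}<\infty .
\]
On every horizontal line $y=c\ne0$, $f$ is locally Lipschitz. On almost every vertical line $|Df|$ is integrable over compact segments, and $f$ is locally Lipschitz off $y=0$ and continuous at $y=0$. So for $0<y_0<y$ we may let $y_0\to0$ in $f(x,y)-f(x,y_0)=\int_{y_0}^y\partial_yf(x,\cdot)$, and likewise from below. Hence $f$ is locally absolutely continuous on such lines. By the characterization in Section~\ref{sec:prelim}, $f\in W^{1,1}_{\rm loc}$. Thus $f$ is a mapping of finite distortion, and Theorem~\ref{thm:yes} is proved. \qed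

\section{A converse: proof of Theorem~\ref{thm:no}}\label{sec:no}

The plan is to show that a hole of fixed relative size in the target pulls back to a hole which is not too thin. If the pulled-back hole $H$ is thin, then in the source $H$ is separated from an endpoint of its interval by a long chain of annuli. A logarithmic function $\varphi$ on these annuli has small weighted energy $\int|\nabla\varphi|^2K_f$ unless $K_f$ is large. This weighted energy dominates the energy of the transplanted function $\varphi\circ f^{-1}$, which is bounded below because the hole in the target is large. Under the hypothesis on $K_f$ this yields holes of relative size at least $\frac1{16n}$ at scale $2^{-n}$, and the divergence of $\sum\frac1n$ forces length zero.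

We use two theorems.
\begin{itemize}
\item[(HK)] (Hencl and Koskela \cite{HK}.) If $f\in W^{1,1}_{\rm loc}$ is a homeomorphism of finite distortion between planar domains, then $f^{-1}\in W^{1,1}_{\rm loc}$ and $f^{-1}$ has finite distortion. In particular $Df^{-1}=0$ a.e. on $\{J_{f^{-1}}=0\}$.
\item[(GL)] (Gehring and Lehto.) A planar homeomorphism in $W^{1,1}_{\rm loc}$ is differentiable a.e.
\end{itemize}

\subsection{Transplanting a function}

\begin{lemma}\label{lem:cap}
Let $f$ be a homeomorphism of $\mathbb R^2$ of finite distortion, $g=f^{-1}$, and let $\varphi$ be a compactly supported Lipschitz function that is $C^1$ off a finite union of circles. Then $v=\varphi\circ g$ is continuous, $v\in W^{1,1}_{\rm loc}$, and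
\begin{equation}\label{eq:cap}
\int_{\mathbb R^2}|\nabla v|^2\le\int_{\mathbb R^2}|\nabla\varphi|^2K_f .
\end{equation}
\end{lemma}
\begin{proof}
By (HK), $g\in W^{1,1}_{\rm loc}$, and therefore $v\in W^{1,1}_{\rm loc}$, since $\varphi$ is Lipschitz. By (GL), $g$ is differentiable a.e. Let $G$ be the set of points where $g$ is differentiable with $\det Dg\ne0$. At a.e. point $q\notin G$, $g$ is differentiable with $\det Dg(q)=0$, and $Dg(q)=0$ by (HK). Since $\varphi$ is Lipschitz, $v$ is then differentiable at $q$ with $\nabla v(q)=0$.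

By the area formula \eqref{eq:area}, $\int_G\zeta(g)|J_g|=\int_{g(G)}\zeta$ for Borel $\zeta\ge0$. Let $Y$ be a null set. Taking for $\zeta$ the indicator function of a Borel null set containing $Y$, and using $|J_g|>0$ on $G$, we see that $G\cap g^{-1}(Y)$ is null. So for a.e. $q\in G$ the point $z=g(q)$ avoids any given null set, and the following hold. First, $\varphi$ is $C^1$ near $z$, whence $v$ is differentiable at $q$ and $|\nabla v(q)|\le|\nabla\varphi(z)||Dg(q)|$. Second, $f$ is differentiable at $z$ with $Df(z)=Dg(q)^{-1}$, being the inverse of a homeomorphism with invertible differential at $q$. Third, this classical derivative agrees with the weak derivative at $z$, because the classical partial derivatives of $f$ represent the weak ones a.e.; also $J_f(z)\ge0$, hence $J_f(z)>0$. Consequently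
\[
K_f(z)=K(Dg(q)^{-1})=K(Dg(q))=\frac{|Dg(q)|^2}{|J_g(q)|}.
\]
The function $|\nabla\varphi|^2K_f$ may be replaced by a Borel function equal to it a.e., again because $g(q)$ avoids a given null set for a.e. $q\in G$. Hence
\[
\int|\nabla v|^2\le\int_G|\nabla\varphi(g)|^2|Dg|^2=\int_G|\nabla\varphi(g)|^2K_f(g)\,|J_g|\le\int|\nabla\varphi|^2K_f .\qedhere
\]
\end{proof}

\subsection{Size of the holes}

Composing with orientation-preserving similarities, we may assume $L=[0,1]\times\{0\}$ and $L'\subset\mathbb R$. An open interval disjoint from $P$ is disjoint from the closure of $P$, so this closure is $\eta$-porous too, and we may assume that $P$ is closed. Let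
\[
F=L\cap f^{-1}(P),
\]
a compact set, and put $c_\eta=\frac2\pi\log\frac1{1-\eta}$, so that $\mu_0(\eta)=\frac{3\pi}{c_\eta\log2}$.

\begin{lemma}\label{lem:holes}
There is $n_0$ such that for $n\ge n_0$ every closed dyadic interval $I\subset[0,1]$ of length $2^{-n}$ contains an open interval $H\subset I\setminus F$ with $|H|\ge\frac{2^{-n}}{16n}$.
\end{lemma}
\begin{proof}
Let $n\ge1$ and let $I'=f(I)$, an interval in $L'$. By porosity there is an open interval $H'\subset I'\setminus P$ with $|H'|\ge\eta|I'|$. Let $H=f^{-1}(H')=(a,b)\subset I\setminus F$, $d=b-a$ and $R=2^{-n-1}=|I|/2$. If $d>R/2$ we are done. Otherwise let $N\ge1$ satisfy $2^N\le R/d<2^{N+1}$ and put $N'=\min(N,n)$. Define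
\[
\varphi(z)=\begin{cases}1,&|z-a|\le R2^{-N'},\\[2pt]\dfrac{\log(R/|z-a|)}{N'\log2},&R2^{-N'}\le|z-a|\le R,\\[6pt]0,&|z-a|\ge R,\end{cases}
\]
and $v=\varphi\circ f^{-1}$. The truncation by $n$ guarantees that the annuli used below have radii at least of order $4^{-n}$.

\emph{Lower bound for the energy of $v$.} Since $d\le R2^{-N'}$, $v=1$ on $H'$. As $|I|=2R$, some endpoint $c$ of $I$ satisfies $|c-a|\ge R>d$; in particular $c\notin[a,b]$. Let $c'=f(c)$, an endpoint of $I'$, and put $d_1=\mathrm{dist}(c',H')$. Then $0<d_1\le|I'|-|H'|$. The set $F_0=f(\{|z-a|\ge R\})$ is connected and unbounded, contains $c'$, and $v=0$ on it. So for every $\rho\in(d_1,d_1+|H'|)$ the circle $S(c',\rho)$ meets $H'$ and $F_0$. For a.e. such $\rho$ the function $v$ is absolutely continuous on it (use polar coordinates). Both arcs between a point with $v=1$ and a point with $v=0$ contribute at least $1$, so $2\le\int_{S(c',\rho)}|\nabla v|$, and by the Cauchy--Schwarz inequality $4\le2\pi\rho\int_{S(c',\rho)}|\nabla v|^2$. Integration in $\rho$ gives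
\[
\int|\nabla v|^2\ge\frac2\pi\log\frac{d_1+|H'|}{d_1}\ge\frac2\pi\log\frac{|I'|}{|I'|-|H'|}\ge c_\eta .
\]

\emph{Upper bound.} Let $A_j=\{R2^{-j-1}<|z-a|<R2^{-j}\}$, so $|A_j|=\frac{3\pi}4R^24^{-j}$, and let
\[
S=\int_{B(0,3)}\exp(\exp(\mu K_f)),
\]
which is finite by hypothesis. All $A_j$, $j\ge0$, lie in $B(0,3)$. Since $x\mapsto\exp(\exp(\mu x))$ is convex and increasing, Jensen's inequality shows that the average of $K_f$ over $A_j$ is at most $\frac1\mu\log\log\frac S{|A_j|}$. For $j\le n-1$ we have $|A_j|\ge\frac{3\pi}44^{-2n}\ge4^{-2n}$, so $\log\frac S{|A_j|}\le\log S+4n\log2\le4n$ for $n$ large. On $A_j$, $|z-a|^{-2}\le4\cdot4^jR^{-2}$, so $\int_{A_j}K_f|z-a|^{-2}$ is at most $3\pi$ times the average of $K_f$ over $A_j$. Since $|\nabla\varphi|=\frac1{N'\log2\,|z-a|}$ on the annuli $A_j$, $0\le j<N'$, and $\nabla\varphi=0$ a.e. elsewhere, Lemma~\ref{lem:cap} gives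
\[
c_\eta\le\frac1{(N'\log2)^2}\sum_{j<N'}\int_{A_j}\frac{K_f}{|z-a|^2}\le\frac1{(N'\log2)^2}\,N'\cdot3\pi\,\frac{\log(4n)}\mu .
\]
Hence
\[
N'\le\frac{3\pi}{\mu c_\eta\log^22}\log(4n)=\frac{\mu_0(\eta)}\mu\log_2(4n)\le\log_2(4n),
\]
because $\mu\ge\mu_0(\eta)$. For $n$ large the right-hand side is less than $n$, so $N'=N$ and
\[
d>R\,2^{-N-1}\ge\frac{2^{-n-2}}{4n}=\frac{2^{-n}}{16n}.
\]
The largeness of $n$ that was required depends only on $S$.
\end{proof}

\subsection{Counting}

Let $\epsilon_n=\frac1{16n}$, and let $\mathcal D_n$ be the set of closed dyadic intervals of length $2^{-n}$ in $[0,1]$ that meet $F$. Then $\#\mathcal D_n\ge2^n\mathcal H^1(F)$. For $I\in\mathcal D_n$, $n\ge n_0$, the hole of Lemma~\ref{lem:holes} lies in a component $V$ of $[0,1]\setminus F$ with $|V|\ge\epsilon_n2^{-n}$. Since $I$ meets both $V$ and $F$, it contains a boundary point of $V$ relative to $[0,1]$. There are at most two such points, and each lies in at most two intervals of $\mathcal D_n$; so each $V$ serves at most $4$ intervals of $\mathcal D_n$. As $\epsilon_{n+1}2^{-n-1}\le\frac12\epsilon_n2^{-n}$,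 for each $V$ the numbers $\epsilon_n2^{-n}$ not exceeding $|V|$ add up to at most $2|V|$. Therefore
\[
\mathcal H^1(F)\sum_{n\ge n_0}\epsilon_n\le\sum_{n\ge n_0}\#\mathcal D_n\,\epsilon_n2^{-n}\le\sum_V\ \sum_{n:\,\epsilon_n2^{-n}\le|V|}4\epsilon_n2^{-n}\le\sum_V8|V|\le8 .
\]
Since $\sum\epsilon_n=\infty$, $\mathcal H^1(F)=0$. This proves the first part of Theorem~\ref{thm:no}.

\subsection{Porosity of the ternary Cantor set}

By a similarity we may consider $C\subset[0,1]\subset\mathbb R$. Let an interval have length $s>0$, and let $m\in\mathbb Z$ satisfy $2\cdot3^{-m}\le s<2\cdot3^{1-m}$. The interval contains the interior $U$ of some $[j3^{-m},(j+1)3^{-m}]$, $j\in\mathbb Z$. If $U$ misses $C$, then $U$ is a hole. Suppose that $U$ meets $C$; then the open middle third of $U$ misses $C$. Indeed, if $m\ge0$, the triadic interval is a basic interval of generation $m$ in the construction of $C$. If $m<0$, then $j=0$, and $C\subset[0,1]$ lies in the closed first third. In all cases there is a hole of length at least $3^{-m-1}>s/18$. So every copy of $C$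 in $L'$ is $\frac1{18}$-porous in $L'$, which completes the proof of Theorem~\ref{thm:no}. \qed

\begin{remark}
The size of $\mu$ matters only in the last step of Lemma~\ref{lem:holes}. For $0<\mu<\mu_0(\eta)$ the same proof yields holes of length at least $2^{-n-2}(4n)^{-\mu_0(\eta)/\mu}$ for large $n$. The series of their relative sizes converges, and the counting argument gives no information.
\end{remark}

\begin{thebibliography}{9}
\bibitem{HK} Hencl and Koskela, Arch. Ration. Mech. Anal. 180 (2006), 75--95.
\end{thebibliography}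

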